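# Completed affine Hecke algebras and the nilpotent set $\mathcal N_{s,q}$

## 1. The completed group algebra of the extended affine Weyl group

Throughout, $G$ is a connected reductive algebraic group over $\mathbb C$ with simply connected derived group, $\mathfrak g$ its Lie algebra, $T$ a fixed maximal torus, $\mathfrak t=\mathrm{Lie}\,T$, $n=\dim T$, and $W_0$ the Weyl group. $X$ is the weight lattice of $T$, $X^+$ its dominant weights, and $V(x)$ the irreducible rational $G$-module of highest weight $x\in X^+$. $R\supset R^+\supset\Delta$ are the roots, positive roots and simple roots, and $\sigma_\alpha\in W_0$ is the reflection in $\alpha\in R$. If a group $\Gamma$ acts on a ring $B$, then $B\rtimes\Gamma$ is the free left $B$-module with basis $\Gamma$ and multiplication $\gamma b=\gamma(b)\gamma$.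

Let $W=W_0\ltimes X$ be the extended affine Weyl group. Its group algebra is
$$\mathbf H_1:=\mathbb C[W]=\mathcal A\rtimes W_0,\qquad \mathcal A=\mathbb C[X]=\mathcal O(T)\ \text{ with basis } e^x.$$
Its center is $Z=\mathcal A^{W_0}$. Indeed, if $\sum_wa_ww$ commutes with $\mathcal A$, then $a_w(w(f)-f)=0$ for all $f\in\mathcal A$, so $a_w=0$ for $w\ne1$, and the remaining coefficient must be invariant. $Z$ is the complexified representation ring of $G$: the module $V(x)$ corresponds to its character $U_x=\mathrm{ch}\,V(x)$.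

For a semisimple $s\in G$ let $\mathbf I_{s,1}$ be the two-sided ideal generated by all $U_x-\mathrm{tr}(s,V(x))$, and let $\hat{\mathbf H}_{s,1}=\varprojlim_k\mathbf H_1/\mathbf I_{s,1}^k$. Let $\mathcal N_{s,1}$ be the set of nilpotent $N\in\mathfrak g$ fixed by $\mathrm{Ad}(s)$. Here "nilpotent" means acting nilpotently in every rational $G$-module, so $\mathfrak t$ contains no nilpotent element except $0$. Suppose the same nilpotent elements are fixed by $s$ and by $t$. Are $\hat{\mathbf H}_{s,1}$ and $\hat{\mathbf H}_{t,1}$ isomorphic algebras? This case is easy, and we do it first.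

Since $\mathbf I_{s,1}$ depends only on traces, we may conjugate $s$ into $T$. For $s\in T$ let $\mathfrak m_s\subset Z$ be the ideal of functions vanishing at $s$, and $\hat Z$ the $\mathfrak m_s$-adic completion of $Z$. The $U_x$ form a basis of $Z$ and $U_0=1$. If $z=\sum a_xU_x$ vanishes at $s$, then $z=\sum a_x(U_x-\mathrm{tr}(s,V(x)))$. So $\mathfrak m_s$ is spanned by the $U_x-\mathrm{tr}(s,V(x))$.

**Lemma 1.** $Z$ is Noetherian and $\hat Z$ is flat over $Z$. If $B$ is an algebra containing $Z$ in its center and finite as a $Z$-module, then $\varprojlim_kB/\mathfrak m_s^kB=B\otimes_Z\hat Z$. Moreover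
$$\hat{\mathcal A}:=\mathcal A\otimes_Z\hat Z=\prod_{u\in W_0s}\hat{\mathcal O}_{T,u}.$$

*Proof.* $\mathcal A$ is a finitely generated algebra and is integral over $Z$, because $e^x$ is a root of $\prod_{w\in W_0}(Y-e^{wx})$. Hence $\mathcal A$ is a finite $Z$-module and $Z$ is a finitely generated algebra, so it is Noetherian. The first two claims are the standard facts on completions of finite modules over a Noetherian ring. For the last, invariants of a finite group separate its orbits, so the zero set of $\mathfrak m_s\mathcal A$ in $T$ is $W_0s$. Let $\mathfrak n=\bigcap_{u\in W_0s}\mathfrak m_u$, where $\mathfrak m_u\subset\mathcal A$ is the maximal ideal of $u$. Then $\mathfrak n^j\subset\mathfrak m_s\mathcal A\subset\mathfrak n$ for some $j$, so completing along $\mathfrak m_s\mathcal A$ or along $\mathfrak n$ is the same, and $\mathcal A/\mathfrak n^k=\prod_u\mathcal A/\mathfrak m_u^k$ by the Chinese remainder theorem. $\square$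

**Local coordinates.** We want all factors $\hat{\mathcal O}_{T,u}$ to be one and the same ring. Let $S=\mathbb C[[\mathfrak t]]$ be the ring of formal power series on $\mathfrak t$ at $0$, and $F=\mathrm{Frac}\,S$. We denote a root and its differential (a linear form in $S$) by the same letter. Identify $\hat{\mathcal O}_{T,u}$ with $S$ by $f\mapsto f(u\exp(\cdot))$; then $e^x$ becomes $x(u)\exp(x)$ at $u$. Let $e_u$ be the idempotent of the factor $u$. Since $(wf)(wu\exp\xi)=f(u\exp(w^{-1}\xi))$,
$$\hat{\mathcal A}=\bigoplus_{u\in W_0s}Se_u,\qquad \hat{\mathcal K}:=\bigoplus_{u\in W_0s}Fe_u,\qquad w(fe_u)=w(f)\,e_{wu}\quad(w\in W_0).\tag{1}$$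

**Corners.** We want to compare the pieces $e_{u'}(\cdot)e_u$ with one fixed piece. Let $W_s=\mathrm{Stab}_{W_0}(s)$. By (1), $e_sve_s=e_se_{vs}v$ is nonzero only for $v\in W_s$, so $e_s(\hat{\mathcal K}\rtimes W_0)e_s=(F\rtimes W_s)e_s\cong F\rtimes W_s$. For $w,w'\in W_0$ put
$$\Phi_{w',w}:e_{w's}(\hat{\mathcal K}\rtimes W_0)e_{ws}\to F\rtimes W_s,\qquad x\mapsto w'^{-1}xw\in e_s(\hat{\mathcal K}\rtimes W_0)e_s.$$
These maps are bijective, and
$$\Phi_{w'',w'}(x)\,\Phi_{w',w}(y)=\Phi_{w'',w}(xy).\tag{2}$$

**Proposition 2.** Let $s\in T$. Then $\hat{\mathbf H}_{s,1}=\hat{\mathcal A}\rtimes W_0\cong M_m(S\rtimes W_s)$ with $m=|W_0/W_s|$.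

*Proof.* $\mathbf I_{s,1}^k=\mathfrak m_s^k\mathbf H_1$, so Lemma 1 gives $\hat{\mathbf H}_{s,1}=\mathbf H_1\otimes_Z\hat Z=\hat{\mathcal A}\rtimes W_0$. Let $w_1,\dots,w_m$ represent $W_0/W_s$; then $1=\sum_ie_{w_is}$. By (2) the map $x\mapsto(\Phi_{w_i,w_j}(e_{w_is}xe_{w_js}))_{i,j}$ is an injective algebra map. Its image in position $(i,j)$ is $w_i^{-1}e_{w_is}(\hat{\mathcal A}\rtimes W_0)e_{w_js}w_j=e_s(\hat{\mathcal A}\rtimes W_0)e_s\cong S\rtimes W_s$. $\square$

Which data determine $W_s$? Put $R_1(s)=\{\alpha\in R:\alpha(s)=1\}$ and, for a root subsystem $\Psi$ (a subset of $R$ stable under $\sigma_\gamma$ for all $\gamma\in\Psi$; then $\Psi=-\Psi$), let $W(\Psi)$ be the group generated by the $\sigma_\gamma$, $\gamma\in\Psi$.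

**(F2)** (Steinberg.) As $G$ has simply connected derived group, $Z_G(s)$ is connected for $s\in T$; equivalently $W_s=W(R_1(s))$.

The hypothesis matters: in $PGL_2$, which is excluded, the class $s$ of $\mathrm{diag}(-1,1)$ is fixed by $W_0$, but its root has value $-1$ at $s$, so $W_s\ne W(R_1(s))$.

**Example.** For $G=SL_2$ we have $T=\mathbb C^*$, $\alpha(u)=u^2$, $\sigma_\alpha u=u^{-1}$, $S=\mathbb C[[\alpha]]$. If $s^2\ne1$, then $\hat{\mathbf H}_{s,1}\cong M_2(S)$. If $s=\pm1$, then $\hat{\mathbf H}_{s,1}\cong S\rtimes\{1,\sigma\}$ with $\sigma\alpha=-\alpha$.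

## 2. Moving two semisimple elements into one torus

To conclude in the case $q=1$ we must read $R_1(s)$ off the set $\mathcal N_{s,1}$. The geometry is the same for every eigenvalue. For semisimple $s\in G$ and $q\in\mathbb C^*$ put
$$\mathcal N_{s,q}=\{N\in\mathfrak g: N\text{ nilpotent},\ \mathrm{Ad}(s)N=q^{-1}N\},$$
and for $s\in T$ put $R_V(s,q)=\{\alpha\in R:\alpha(s)=q^{-1}\}$. Thus $R_V(s,1)=R_1(s)$.

The obstacle is that $s$ and $t$ need not commute, so a priori no torus contains both. The linear span of the common nilpotent set provides a group in which they can be made to commute.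

**Lemma 3.** Let $\mathcal N_{s,q}=\mathcal N_{t,r}$. After replacing $s$ and $t$ by $G$-conjugates we have $s,t\in T$ and $R_V(s,q)=R_V(t,r)=:R_V$. Moreover, if $R_V\ne\varnothing$, then $q=1\iff r=1$.

*Proof.* **Step 1: a common torus.** Let $V$ be the linear span of $\mathcal N_{s,q}=\mathcal N_{t,r}$, let $T_s\ni s$ and $T_t\ni t$ be maximal tori of $G$, and let $P=\{g\in G:\mathrm{Ad}(g)V=V\}$, a closed subgroup. $T_s$ centralizes $s$, so it preserves $\mathcal N_{s,q}$; being connected, $T_s\subset P^0$. Likewise $T_t\subset P^0$. Both are maximal tori of $P^0$, hence $gT_tg^{-1}=T_s$ for some $g\in P^0$. Put $t'=gtg^{-1}\in T_s$. The span of $\mathcal N_{t',r}=\mathrm{Ad}(g)\mathcal N_{t,r}$ is $\mathrm{Ad}(g)V=V$. The nilpotent sets of $(s,q)$ and $(t',r)$ may now differ, but they have the same span $V$. Conjugating $s,t',V$ simultaneously, we may assume $T_s=T$.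

**Step 2: read off $R_V$.** $V$ is $T$-stable. It lies in $\{x\in\mathfrak g:\mathrm{Ad}(s)x=q^{-1}x\}$, whose nonzero $T$-weights are the $\alpha$ with $\alpha(s)=q^{-1}$. Conversely, the root vectors for such $\alpha$ are nilpotent, so they lie in $V$. Hence the set of nonzero $T$-weights of $V$ is $R_V(s,q)$. The same argument for $(t',r)$ gives $R_V(s,q)=R_V(t',r)$.

**Step 3: distinguish $q=1$.** Suppose $R_V\ne\varnothing$, $q=1$, $r\ne1$. Let $\alpha\in R_V=R_1(s)$, with $\mathfrak{sl}_2$-triple $e_\alpha,h_\alpha,f_\alpha$. All three are fixed by $\mathrm{Ad}(s)$. The elements $e_\alpha$, $f_\alpha$ and $h_\alpha-e_\alpha+f_\alpha$ are nilpotent, the last because $\begin{pmatrix}1&-1\\1&-1\end{pmatrix}^2=0$. So all three lie in $\mathcal N_{s,1}$ and $0\ne h_\alpha\in V\cap\mathfrak t$. But $V\subset\{x:\mathrm{Ad}(t')x=r^{-1}x\}$ and $\mathrm{Ad}(t')$ is the identity on $\mathfrak t$, so $V\cap\mathfrak t=0$, a contradiction. The other direction is symmetric. $\square$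

**Proposition 4.** If $\mathcal N_{s,1}=\mathcal N_{t,1}$, then $\hat{\mathbf H}_{s,1}\cong\hat{\mathbf H}_{t,1}$.

*Proof.* By Lemma 3 we may assume $s,t\in T$ and $R_1(s)=R_1(t)$. By (F2) $W_s=W_t$, and Proposition 2 applies to both. $\square$

## 3. Arbitrary parameter $q$: definitions and theorems

Let $l$ be the length function of $W$, and $W=\Omega\ltimes W_a$ with $W_a$ the affine Weyl group, a Coxeter group with set $S_a$ of simple reflections, and $\Omega$ the set of elements of length $0$. For $q\in\mathbb C^*$ the affine Hecke algebra $\mathbf H_q$ has basis $T_w$ ($w\in W$) and relations $T_wT_{w'}=T_{ww'}$ if $l(ww')=l(w)+l(w')$, and $(T_r-q)(T_r+1)=0$ for $r\in S_a$. At $q=1$ these are the relations of $\mathbb C[W]$. The center of $\mathbf H_q$ is identified with the complexified representation ring of $G$; let $U_x$ correspond to $V(x)$. For semisimple $s\in G$ let $\mathbf I_{s,q}$ be the two-sided ideal generated by the $U_x-\mathrm{tr}(s,V(x))$, $x\in X^+$, and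
$$\mathbf H_{s,q}=\mathbf H_q/\mathbf I_{s,q},\qquad \hat{\mathbf H}_{s,q}=\varprojlim_k\mathbf H_q/\mathbf I_{s,q}^k .$$
It is known that $\dim\mathbf H_{s,q}=|W_0|^2$ (Pittie–Steinberg), and that the category of finite-dimensional $\mathbf H_q$-modules is the direct sum, over the semisimple classes $s$ of $G$, of the categories of finite-dimensional $\hat{\mathbf H}_{s,q}$-modules. A pair $(s,q)\in G\times\mathbb C^*$ is called semisimple if $s$ is. The question is whether, for semisimple pairs, $\mathcal N_{s,q}$ alone determines $\hat{\mathbf H}_{s,q}$ up to isomorphism. The answer is yes for all $q,r\in\mathbb C^*$, including roots of unity and $1$.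

**Theorem A.** Let $(s,q),(t,r)\in G\times\mathbb C^*$ be semisimple. If $\mathcal N_{s,q}=\mathcal N_{t,r}$, then $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,r}$ as $\mathbb C$-algebras.

**Theorem B.**

1. Let $G,G_1$ be two groups as above, $s\in T\subset G$, $t\in T_1\subset G_1$, $q,r\ne1$. Let $\varphi:\mathfrak t\to\mathfrak t_1$ be a linear isomorphism carrying roots to roots (by transport, $\alpha\mapsto\alpha\circ\varphi^{-1}$, a bijection between the two root systems) and corresponding coroots to coroots. If $\varphi$ carries $R_V(s,q)$ to $R_V(t,r)$, then $\hat{\mathbf H}_{s,q}(G)\cong\hat{\mathbf H}_{t,r}(G_1)$. In particular $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{s^{-1},q}\cong\hat{\mathbf H}_{s,q^{-1}}$ for all $(s,q)$. For fixed $G$ there are only finitely many isomorphism classes of algebras $\hat{\mathbf H}_{s,q}$.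
2. Any isomorphism $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,r}$ induces $\mathbf H_{s,q}\cong\mathbf H_{t,r}$. So $\mathcal N_{s,q}=\mathcal N_{t,r}$ implies $\mathbf H_{s,q}\cong\mathbf H_{t,r}$.
3. $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(\mathbb C[[x_1,\dots,x_n]])$ if and only if $\mathcal N_{s,q}=\{0\}$.
4. The converse of Theorem A fails even up to $\mathrm{Aut}(\mathfrak g)$: for $G=Sp_4$, $q\ne\pm1$, there are $s,t$ with $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,q}$ such that no automorphism of $\mathfrak g$ maps $\mathcal N_{s,q}$ to $\mathcal N_{t,q}$.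

Two things change when $q\ne1$. First, $T_\alpha$ is no longer the reflection $\sigma_\alpha$, so the algebra is not a crossed product. Second, $\mathcal N_{s,q}$ now shows us $R_V(s,q)$, while the orbit $W_0s$, and with it the block structure of Proposition 2, is governed by $R_1(s)$. Already for $SL_2$ and $q\ne1$ the elements $s=1$ and $s$ generic have $\mathcal N_{s,q}=\{0\}$, while their orbits have one and two points. Two tools from the literature let us start.

**(F1)** (Bernstein; Lusztig, *Affine Hecke algebras and their graded version*, §3.) $\mathbf H_q$ contains $\mathcal A=\mathbb C[X]$ (basis $\theta_x=e^x$) and the finite Hecke algebra $\mathbf H_f$ with basis $T_w$, $w\in W_0$; it is a free left $\mathcal A$-module with basis $(T_w)_{w\in W_0}$. For $\alpha\in\Delta$, with $T_\alpha=T_{\sigma_\alpha}$,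
$$T_\alpha\theta_x=\theta_{\sigma_\alpha x}T_\alpha+(q-1)\frac{\theta_x-\theta_{\sigma_\alpha x}}{1-\theta_{-\alpha}}.\tag{3}$$
The center is $Z=\mathcal A^{W_0}$, and $U_x=\mathrm{ch}\,V(x)$.

A word on conventions. Using the other square root of $q$ multiplies $\theta_x$ by $(-1)^{\langle x,2\rho^\vee\rangle}$; using $\theta_{-x}$ for $\theta_x$ inverts $s$. So in another convention $\hat{\mathbf H}_{s,q}$ is the algebra called $\hat{\mathbf H}_{s^{\pm1}z,q}$ here, with $z\in\{1,2\rho^\vee(-1)\}$. All roots are trivial on $z$, since $\langle\alpha,2\rho^\vee\rangle$ is even. Hence $R_1$ is unchanged and $R_V$ becomes $\pm R_V$, with the same sign for all pairs, and the results are unaffected.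

**(F3)** Let $W'$ be a finite real reflection group on $\mathfrak t'$, with $\mathfrak t'$ spanned by the coroots, $k=\dim\mathfrak t'$, and $N'$ positive roots. Then $\mathbb C[\mathfrak t']^{W'}$ is a polynomial ring in homogeneous $f_1,\dots,f_k$ of degrees $d_i$ with $\prod d_i=|W'|$, $\sum(d_i-1)=N'$. $\mathbb C[\mathfrak t']$ is a graded free module over it with a homogeneous basis $(h_i)$ of $|W'|$ elements, $\sum_iz^{\deg h_i}=\prod_i\frac{1-z^{d_i}}{1-z}$ (Chevalley). The product of the operators $\frac1\gamma(1-\sigma_\gamma)$ ($\gamma$ simple) along a reduced word of the longest element is, up to sign, $\partial:=d^{-1}\sum_{y\in W'}\varepsilon(y)y$, with $d$ the product of the positive roots and $\varepsilon$ the sign character (Bernstein–Gelfand–Gelfand, Demazure).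

For $W'=\{1,\sigma\}$ with one positive root $\alpha$: $f_1=\alpha^2$, $(h_i)=(1,\alpha)$, and $\partial=\frac1\alpha(1-\sigma)$ sends $1\mapsto0$, $\alpha\mapsto2$.

## 4. The Hecke algebra inside a crossed product

From here on $s\in T$. Let $K=\mathrm{Frac}\,\mathcal A$, $\delta=\prod_{\alpha\in R}(1-e^\alpha)\in Z$, and $c_\alpha=\frac{q-e^{-\alpha}}{1-e^{-\alpha}}$ for $\alpha\in\Delta$.

**Lemma 5.** There is an injective algebra map $\mathbf H_q\to\mathcal A[\delta^{-1}]\rtimes W_0$ that is the identity on $\mathcal A$ and sends $T_\alpha+1$ to $(1+\sigma_\alpha)c_\alpha$. It induces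
$$\hat{\mathbf H}_{s,q}=\mathbf H_q\otimes_Z\hat Z=\bigoplus_{w\in W_0}\hat{\mathcal A}T_w\hookrightarrow\hat{\mathcal K}\rtimes W_0 ,$$
and $\hat{\mathbf H}_{s,q}$ is generated as an algebra by $\hat{\mathcal A}$ and the $T_\alpha$, $\alpha\in\Delta$.

*Proof.* **Step 1: an action on $\mathcal A$ supplies the map.** Let $\mathbb C$ be the $\mathbf H_f$-module on which each $T_\alpha$ acts by $q$. By (F1), $\mathbf H_q\otimes_{\mathbf H_f}\mathbb C\cong\mathcal A$, and by (3)
$$T_\alpha f=q\,\sigma_\alpha f+(q-1)\frac{f-\sigma_\alpha f}{1-e^{-\alpha}} .$$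
In $T_\alpha+1$ the coefficient of $f$ is $1+\frac{q-1}{1-e^{-\alpha}}=c_\alpha$. The coefficient of $\sigma_\alpha f$ is $q-\frac{q-1}{1-e^{-\alpha}}=\frac{1-qe^{-\alpha}}{1-e^{-\alpha}}=\frac{q-e^\alpha}{1-e^\alpha}=\sigma_\alpha(c_\alpha)$. So $T_\alpha+1$ acts as $c_\alpha+\sigma_\alpha(c_\alpha)\sigma_\alpha=(1+\sigma_\alpha)c_\alpha$. An element $\sum k_ww\in K\rtimes W_0$ that kills $\mathcal A$ is $0$: the $w$ are distinct characters of the monoid $\mathcal A\setminus\{0\}$ in $K^*$, and distinct characters are linearly independent. Hence each $h\in\mathbf H_q$ acts on $\mathcal A$ as a unique element of $\mathcal A[\delta^{-1}]\rtimes W_0$: existence holds for the generators and passes to sums and products. This gives the algebra map.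

**Step 2: injectivity.** The image of $T_\alpha$ is $(c_\alpha-1)+\sigma_\alpha(c_\alpha)\sigma_\alpha$ with $c_\alpha\ne0$. Multiplying along a reduced word of $w$, the image of $T_w$ is $\sum_{v\le w}f_vv$ in the Bruhat order, and only the full word contributes to $w$, so $f_w$ is a product of $W_0$-translates of the $c_\alpha$, hence nonzero. So the images of the $T_w$ are linearly independent over $K$. As the $T_w$ are an $\mathcal A$-basis of $\mathbf H_q$, the map is injective.

**Step 3: completion.** $\mathbf I_{s,q}^k=\mathfrak m_s^k\mathbf H_q$ and $\mathbf H_q$ is finite over $Z$, so Lemma 1 gives $\hat{\mathbf H}_{s,q}=\mathbf H_q\otimes_Z\hat Z$. This is $\bigoplus_w\hat{\mathcal A}T_w$, generated by $\hat{\mathcal A}$ and the $T_\alpha$. By flatness it embeds in $\hat{\mathcal A}[\delta^{-1}]\rtimes W_0$. Each $1-e^\alpha$ becomes a nonzero power series at every $u$, so $\delta$ is invertible in $\hat{\mathcal K}$ and $\hat{\mathcal A}[\delta^{-1}]\subset\hat{\mathcal K}$. $\square$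

Next we clean up the generators, so that all units disappear and only the vanishing and the poles of $c_\alpha$ remain.

**Lemma 6.** Let $q\ne1$. Then $\hat{\mathbf H}_{s,q}$ is generated by the $Se_u$ ($u\in W_0s$) and the elements, for $\alpha\in\Delta$, $u\in W_0s$,
$$X_{\alpha,u}=\begin{cases}\frac1\alpha(1-\sigma_\alpha)e_u&\text{if }\alpha(u)=1,\\ \sigma_\alpha\,\alpha\,e_u&\text{if }\alpha(u)=q^{-1},\\ \sigma_\alpha e_u&\text{otherwise.}\end{cases}$$

*Proof.* By Lemma 5 the $Se_u$ and the $(T_\alpha+1)e_u=(1+\sigma_\alpha)c_\alpha e_u$ generate. At $u$, $e^{-\alpha}$ is $\alpha(u)^{-1}\exp(-\alpha)$.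

If $\alpha(u)\ne1$, then $1-e^{-\alpha}$ is a unit at $u$, so $c_\alpha e_u\in Se_u$, and subtracting it we may use $\sigma_\alpha c_\alpha e_u$ as generator. The numerator $q-\alpha(u)^{-1}\exp(-\alpha)$ is a unit if $\alpha(u)\ne q^{-1}$. If $\alpha(u)=q^{-1}$ it equals $q(1-\exp(-\alpha))$, a unit times $\alpha$. Multiply on the right by the inverse unit.

If $\alpha(u)=1$, then $\sigma_\alpha u=u$. The numerator $q-\exp(-\alpha)$ has constant term $q-1\ne0$, hence is a unit, and $1-\exp(-\alpha)$ is a unit times $\alpha$. So up to right multiplication by a unit the generator is $(1+\sigma_\alpha)\frac1\alpha e_u=\frac1\alpha(1-\sigma_\alpha)e_u$, because $\sigma_\alpha(\frac1\alpha)=-\frac1\alpha$. $\square$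

## 5. $SL_2$ by hand

Here $\alpha(u)=u^2$, $S=\mathbb C[[\alpha]]$, $W_0=\{1,\sigma\}$. Let $q\ne1$.

*Case $s^2\ne1$.* The orbit is $\{s,s^{-1}\}$. We use $\Phi_{w',w}$ to write elements as $2\times2$ matrices with rows $w'$ and columns $w$ in the order $1,\sigma$, entries in $F$. The generator at $s$ sits in position $(\sigma,1)$ with value $\Phi_{\sigma,1}(\sigma e_s)=1$ or $\Phi_{\sigma,1}(\sigma\alpha e_s)=\alpha$; the one at $s^{-1}$ sits in position $(1,\sigma)$ with value $1$ or $\sigma\alpha\sigma=-\alpha$. Hence $\hat{\mathbf H}_{s,q}$ is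
$$\begin{pmatrix}S&S\\S&S\end{pmatrix},\qquad\begin{pmatrix}S&S\\ \alpha S&S\end{pmatrix},\qquad\begin{pmatrix}S&\alpha S\\S&S\end{pmatrix},\qquad\begin{pmatrix}S&\alpha S\\ \alpha S&S\end{pmatrix}$$
according as $R_V=\varnothing$ ($s^2\ne q^{\pm1}$), $R_V=\{\alpha\}$ ($s^2=q^{-1}$, $q\ne-1$), $R_V=\{-\alpha\}$ ($s^2=q$, $q\neq -1$), $R_V=\{\pm\alpha\}$ ($s^2=q=-1$).

*Case $s^2=1$.* Now $R_1=R$, $R_V=\varnothing$, the orbit is one point, and $\hat{\mathbf H}_{s,q}$ is generated by $S$ and $\partial=\frac1\alpha(1-\sigma)$ inside $F\rtimes W_0$. There is no obvious idempotent in this description. But $\partial(1)=0$, $\partial(\alpha)=2$, $\partial(\alpha^2)=0$, and over the ring $A=S^{W_0}=\mathbb C[[\alpha^2]]$ the algebra acts on $S=A\oplus A\alpha$. In the basis $(1,\alpha)$ the four elements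
$$\tfrac12\partial\alpha,\qquad \tfrac12\partial,\qquad \tfrac12\alpha\partial\alpha,\qquad \tfrac12\alpha\partial$$
act as the matrix units $E_{11},E_{12},E_{21},E_{22}$. So $\hat{\mathbf H}_{s,q}\cong M_2(\mathbb C[[\alpha^2]])$. Finally $\mathbb C[[\alpha^2]]\cong\mathbb C[[\alpha]]$ as $\mathbb C$-algebras, so this is $M_2(S)$ up to isomorphism, the same algebra as for generic $s$, as Theorem A demands.

So the whole content of Theorem A for $SL_2$, $q\neq 1$, is two facts: the rank-one algebra generated by $S$ and $\partial$ is a matrix algebra over the invariants, and the ring of invariants is again a power series ring.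

**Remark.** At $q=1$, $s=1$ the algebra is $S\rtimes\{1,\sigma\}$. With $e_\pm=\frac12(1\pm\sigma)$, $y=\alpha^2$, $A=\mathbb C[[y]]$ we have $\alpha e_\pm=e_\mp\alpha$ and $S\rtimes\{1,\sigma\}=Ae_+\oplus Ae_-\oplus A\alpha e_-\oplus A\alpha e_+$, with $(\alpha e_-)(\alpha e_+)=ye_+$ and $(\alpha e_+)(\alpha e_-)=ye_-$. So $\alpha e_-\mapsto E_{12}$, $\alpha e_+\mapsto yE_{21}$ gives $S\rtimes\{1,\sigma\}\cong\begin{pmatrix}A&A\\yA&A\end{pmatrix}$. This is isomorphic to the second algebra above, although there $\mathcal N_{s,q}$ is a line and here it is the full nilpotent cone of $\mathfrak{sl}_2$. One should not expect a converse of Theorem A.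

## 6. Systems of subspaces attached to chambers

We now encode the generators of Lemma 6, transported by the maps $\Phi$, in a form that mentions only $R_1$ and $R_V$.

**Definition.** A *system* in an algebra $\mathcal R$ is a family of subspaces $\mathcal C_{w',w}\subset\mathcal R$ ($w,w'\in W_0$) with $\mathcal C_{w'',w'}\mathcal C_{w',w}\subset\mathcal C_{w'',w}$. For $D\subset W_0$ let $\mathcal C_D$ be the algebra of $D\times D$ matrices $(a_{w',w})$ with $a_{w',w}\in\mathcal C_{w',w}$.

**Definition.** Let $\Psi\subset R$ be a root subsystem and $E\subset R\setminus\Psi$. Let $\mathcal C(\Psi,E)$ be the smallest system in $F\rtimes W(\Psi)$ such that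

* (a) $S\subset\mathcal C_{w,w}$ for $w\in W_0$;
* (b) $y^{-1}\in\mathcal C_{wy,w}$ for $w\in W_0$, $y\in W(\Psi)$;
* (c) for $w\in W_0$, $\alpha\in\Delta$ and $\gamma=w^{-1}\alpha$ (so $\sigma_\alpha w=w\sigma_\gamma$): if $\gamma\in\Psi$, then $\frac1\gamma(1-\sigma_\gamma)\in\mathcal C_{w,w}$; if $\gamma\in E$, then $\gamma\in\mathcal C_{w\sigma_\gamma,w}$; otherwise $1\in\mathcal C_{w\sigma_\gamma,w}$.

It exists: intersect all systems with (a)–(c). Concretely, $\mathcal C_{w',w}$ is spanned by the products of generators along paths from $w$ to $w'$.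

There is a picture to keep in mind. Let $\mathfrak t_{\mathbb R}=X_*(T)\otimes\mathbb R$, $C\subset\mathfrak t_{\mathbb R}$ the open dominant chamber, and $C_w=w^{-1}C$. The walls of $C_w$ are the $\gamma^\perp:=\ker\gamma$ with $\gamma\in w^{-1}\Delta$; these $\gamma$ are positive on $C_w$; and the chamber across $\gamma^\perp$ is $\sigma_\gamma C_w=C_{w\sigma_\gamma}$. So (c) says what happens at a wall of $C_w$: at a wall in $\Psi$ an operator $\frac1\gamma(1-\sigma_\gamma)$ is available; leaving the positive side of $\gamma\in E$ costs the factor $\gamma$; every other crossing is free. For $SL_2$ the first four algebras of Section 5 are $\mathcal C_{W_0}(\varnothing,E)$ for the four subsets $E$ of $\{\pm\alpha\}$.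

By (b), $\mathcal C_{w'y',wy}=y'^{-1}\mathcal C_{w',w}\,y$ for $y,y'\in W(\Psi)$. Indeed $y'^{-1}\in\mathcal C_{w'y',w'}$ and $y\in\mathcal C_{w,wy}$ give "$\supset$", and the same inclusion for the inverse elements gives "$\subset$". Hence, up to conjugation by a diagonal matrix, $\mathcal C_D$ is the same for all sets $D$ of representatives of $W_0/W(\Psi)$.

**Proposition 7.** Let $q\ne1$, $R_1=R_1(s)$, $R_V=R_V(s,q)$, and let $D$ be a set of representatives of $W_0/W(R_1)$. Then $\hat{\mathbf H}_{s,q}\cong\mathcal C_D(R_1,R_V)$.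

*Proof.* By (F2) $W_s=W(R_1)$, and $R_V\cap R_1=\varnothing$ as $q\ne1$. Put $\mathcal C'_{w',w}=\Phi_{w',w}(e_{w's}\hat{\mathbf H}_{s,q}e_{ws})\subset F\rtimes W(R_1)$. By (2) this is a system, and $\hat{\mathbf H}_{s,q}\cong\mathcal C'_D$ via $x\mapsto(\Phi_{w',w}(e_{w's}xe_{ws}))$, because $w\mapsto ws$ is a bijection $D\to W_0s$. We show $\mathcal C'=\mathcal C:=\mathcal C(R_1,R_V)$.

**Step 1: $\mathcal C'\supset\mathcal C$.** We check (a)–(c) for $\mathcal C'$. (a) is clear. (b) For $y\in W(R_1)$ we have $wys=ws$ and $\Phi_{wy,w}(e_{ws})=y^{-1}$. (c) For $\gamma=w^{-1}\alpha$ we have $\gamma(s)=\alpha(ws)$, so the three cases of (c) are the three cases of Lemma 6 with $u=ws$, and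
$$\Phi_{w,w}\big(\tfrac1\alpha(1-\sigma_\alpha)e_{ws}\big)=\tfrac1\gamma(1-\sigma_\gamma),\quad \Phi_{\sigma_\alpha w,w}(\sigma_\alpha\alpha e_{ws})=\gamma,\quad \Phi_{\sigma_\alpha w,w}(\sigma_\alpha e_{ws})=1.\tag{4}$$

**Step 2: $\mathcal C'\subset\mathcal C$.** An element of $e_{w's}\hat{\mathbf H}_{s,q}e_{ws}$ is a sum of products $g_k\cdots g_1$ of elements of the $Se_u$ and of $X_{\alpha,u}$'s with matching idempotents. Put $w_0=w$. If $g_i\in Se_u$ or $g_i$ is an $X_{\alpha,u}$ of the first type, put $w_i=w_{i-1}$; for the other types put $w_i=\sigma_\alpha w_{i-1}$. Then $u=w_{i-1}s$ at each stage, and $\Phi_{w_i,w_{i-1}}(g_i)\in\mathcal C_{w_i,w_{i-1}}$ by (4), or by (a) since $\Phi_{w_i,w_i}(fe_u)=w_i^{-1}(f)\in S$. So $\Phi_{w_k,w}(g_k\cdots g_1)\in\mathcal C_{w_k,w}$. Finally $w_ks=w's$, so $w'=w_ky$ with $y\in W(R_1)$, and $\Phi_{w',w}=y^{-1}\Phi_{w_k,w}$. By (b) the value lies in $\mathcal C_{w',w}$. $\square$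

## 7. The part of $R_1$ orthogonal to $R_V$

Proposition 7 suggests a plan: show that $R_1(s)$, like $R_V(s,q)$, can be read off $\mathcal N_{s,q}$. Then the two presentations would be literally the same. The plan stops at $SL_2$: for $s=1$ and $s$ generic $R_V=\varnothing$ in both cases, while $R_1=R$ and $R_1=\varnothing$. The two presentations have different numbers of idempotents, and an isomorphism must produce the missing ones.

The plan does work for a part of $R_1$. Let $q\ne1$. Orthogonality refers to a $W_0$-invariant inner product on $X\otimes\mathbb R$; for roots, $\alpha\perp\beta\iff\langle\beta,\alpha^\vee\rangle=0$. Put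
$$R'=\{\alpha\in R_1(s):\alpha\perp R_V\},\qquad R''=R_1(s)\setminus R'.$$

**Lemma 8.** Let $q\ne1$. Then $R'\perp R''$, so both are unions of irreducible components of $R_1$. $R''$ depends only on $R_V$: if also $r\ne1$ and $R_V(t,r)=R_V(s,q)$, then $R''(t)=R''(s)$. Moreover
$$R''=\{\alpha\in R:\ \alpha\not\perp R_V\text{ and }\beta-\alpha\in R_V\text{ for some }\beta\in R_V\}.\tag{5}$$

*Proof.* **Step 1: orthogonality.** $W(R_1)$ fixes $s$, so $R_V$ is $W(R_1)$-stable. For an irreducible component $\Sigma$ of $R_1$, the orthogonal projection of $\mathrm{span}\,R_V$ to $\mathrm{span}\,\Sigma$ is $W(\Sigma)$-stable, and $\mathrm{span}\,\Sigma$ is an irreducible $W(\Sigma)$-module. So the projection is $0$ or everything. In the first case $\Sigma\subset R'$. In the second a root of $\Sigma$ orthogonal to $R_V$ would be orthogonal to $\mathrm{span}\,\Sigma$, which is impossible; so $\Sigma\subset R''$.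

**Step 2: formula (5).** Let $\alpha\in R''$. There is $\beta\in R_V$ with $\langle\beta,\alpha^\vee\rangle\ne0$, and replacing $\beta$ by $\sigma_\alpha\beta\in R_V$ if necessary we get $\langle\beta,\alpha^\vee\rangle>0$. As $\beta(s)=q^{-1}\ne1=\alpha(s)$, $\beta\ne\alpha$, so $\beta-\alpha\in R$. Its value at $s$ is $q^{-1}$, so $\beta-\alpha\in R_V$. Conversely, if $\beta,\beta-\alpha\in R_V$, then $\alpha(s)=q^{-1}q=1$; if also $\alpha\not\perp R_V$, then $\alpha\in R''$.

**Step 3: dependence.** The right side of (5) involves only $R_V$, and (5) holds for $(t,r)$ too, as $r\ne1$. $\square$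

**Example.** In $SL_3$ let $q\ne\pm1$, $s=\mathrm{diag}(a,a,qa)$, $qa^3=1$. Then $R_1=\{\pm(\varepsilon_1-\varepsilon_2)\}$ and $R_V=\{\varepsilon_1-\varepsilon_3,\varepsilon_2-\varepsilon_3\}$, and $\varepsilon_1-\varepsilon_2$ is a difference of two elements of $R_V$. So $R''=R_1$, $R'=\varnothing$.

**Example.** In $Sp_4$, with torus $\mathrm{diag}(a,b,b^{-1},a^{-1})$ and roots $\pm2\varepsilon_1,\pm2\varepsilon_2,\pm\varepsilon_1\pm\varepsilon_2$, let $s$ have coordinates $(a,1)$ with $a^3\ne1$, $a^4\ne1$, and $q=a^{-2}$. The roots $2\varepsilon_1$, $-2\varepsilon_1$, $\pm2\varepsilon_2$, $\varepsilon_1\pm\varepsilon_2$, $-\varepsilon_1\pm\varepsilon_2$ take the values $a^2,a^{-2},1,a,a^{-1}$. So $R_1=\{\pm2\varepsilon_2\}$, $R_V=\{2\varepsilon_1\}$, hence $R'=R_1$, $R''=\varnothing$. For $t$ with coordinates $(a,b)$, $b$ generic, $R_1(t)=\varnothing$ and $R_V(t,q)=\{2\varepsilon_1\}$. Both nilpotent sets are $\mathbb Ce_{2\varepsilon_1}$, while the orbits $W_0s$ and $W_0t$ have $4$ and $8$ points. The roots $\pm\varepsilon_1\pm\varepsilon_2$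 tie the two coordinates together, so one cannot simply treat the algebra as a product of two $SL_2$ cases.

The aim is now to remove $R'$ by the mechanism of the case $s^2=1$ in Section 5.

**Proposition 9.** For $q\ne1$, $\hat{\mathbf H}_{s,q}\cong\mathcal C_{D''}(R'',R_V)$ with $D''$ any set of representatives of $W_0/W(R'')$.

By the remark before Proposition 7 the choice of $D''$ does not matter. The proof occupies Sections 8–11. There $q\ne1$, $R_1=R_1(s)$, $R_V=R_V(s,q)$, and
$$W'=W(R'),\qquad W''=W(R''),\qquad W_1=W(R_1)=W'\times W''.$$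

## 8. Splitting $\mathfrak t$ and changing the coefficient ring

**Splitting.** The purpose is to separate the variables on which $R'$ acts. Write $\mathfrak t=\mathfrak t'\oplus\mathfrak t_0$ with $\mathfrak t'$ the span of the coroots of $R'$ and $\mathfrak t_0=\bigcap_{\gamma\in R'}\ker\gamma$. Roots in $R'$ vanish on $\mathfrak t_0$; roots in $R''\cup R_V$ are orthogonal to $R'$, so they vanish on $\mathfrak t'$. From $\sigma_\beta x=x-\beta(x)\beta^\vee$ we see: $W'$ acts trivially on $\mathfrak t_0$; $W''$ acts trivially on $\mathfrak t'$ and preserves $\mathfrak t_0$ (for $\beta\in R''$, $\gamma\in R'$: $\gamma(\sigma_\beta x)=\gamma(x)$). Let $k=\dim\mathfrak t'$ and $S'=\mathbb C[[\mathfrak t']]$. For a ring $A$ write $A[[\mathfrak t_0]]$ for power series over $A$ in linear coordinates of $\mathfrak t_0$; so $S=S'[[\mathfrak t_0]]$.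

**Invariants.** The purpose is to see that $S$ is free over $S^{W'}$. A power series is invariant if and only if its homogeneous components are, so (F3) gives $S'^{W'}=\mathbb C[[f_1,\dots,f_k]]$, a power series ring in $k$ variables. Decomposing homogeneous components in the basis $(h_i)$ gives $S'=\bigoplus_ih_iS'^{W'}$. Since $W'$ fixes the coordinates of $\mathfrak t_0$, taking coefficients gives
$$\Lambda:=S^{W'}=S'^{W'}[[\mathfrak t_0]],\qquad S=\bigoplus_ih_i\Lambda.\tag{6}$$
Every $a/b\in F$ can be written with denominator $\prod_{y\in W'}yb\in\Lambda$. Hence $F^{W'}=\mathrm{Frac}\,\Lambda$. In the same way $\mathrm{Frac}(S')=\mathrm{Frac}(S'^{W'})\cdot S'$.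

**Auxiliary systems.** The purpose is to have the system $\mathcal C(R'',R_V)$ over two coefficient rings that are isomorphic but not equal. For a power series ring $A$ over $\mathbb C$ in $k$ variables let $S_A=A[[\mathfrak t_0]]$, with $W''$ acting $A$-linearly through $\mathfrak t_0$. Let $\mathcal B^A$ be the smallest system in $\mathrm{Frac}(S_A)\rtimes W''$ satisfying (a) with $S_A$ in place of $S$, and (b), (c) for $(\Psi,E)=(R'',R_V)$. This makes sense because $R''\cup R_V$ consists of nonzero linear forms on $\mathfrak t_0$. Roots $\gamma\in R'$ count as "otherwise" in (c). An isomorphism $A\cong A'$, applied to coefficients, gives $S_A\cong S_{A'}$, compatible with $W''$ and with these linear forms. It carries generators to generators, hence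
$$\mathcal B^A_D\cong\mathcal B^{A'}_D\quad\text{for all }D\subset W_0.\tag{7}$$
We use $A=S'$ and $A'=S'^{W'}$, which are isomorphic. For $A=S'$ we have $S_{S'}=S$ and $\mathcal B^{S'}=\mathcal C(R'',R_V)$. For $A'=S'^{W'}$ we have $S_{A'}=\Lambda$, so $\mathcal B^{A'}$ lies in $F^{W'}\rtimes W''\subset F\rtimes W_1$.

The plan is: $\mathcal C(R_1,R_V)$ is "$|W'|\times|W'|$ matrices over $\mathcal B^{A'}$"; then (7) replaces $A'$ by $S'$; then the $|W'|\times|W'|$ matrices are absorbed in passing from $W_0/W_1$ to $W_0/W''$. We need galleries to move freely between chambers, and matrix units.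

## 9. Free crossings along galleries

**Lemma 10.** Let $\mathcal C$ be a system satisfying (c) for $(\Psi,E)$ and containing $1$ in all $\mathcal C_{w,w}$. If every root of $\Psi\cup E$ has the same sign on $C_w$ and on $C_v$, then $1\in\mathcal C_{v,w}$ and $1\in\mathcal C_{w,v}$.

*Proof.* By symmetry we show $1\in\mathcal C_{v,w}$. Fix $x\in C_w$. If the segment from $x$ to $y$ meets $H\cap H'$ for root hyperplanes $H\ne H'$, say in $p=(1-\tau)x+\tau y$, then $\tau>0$, as $x$ lies on no root hyperplane. So $y$ lies in the span of $x$ and $H\cap H'$, a proper subspace. There are finitely many such subspaces, so we can choose $y\in C_v$ such that the segment crosses the root hyperplanes one at a time. At each crossing it passes from some $C_{w_i}$ through a wall $\gamma^\perp$, $\gamma\in w_i^{-1}\Delta$, into $C_{w_i\sigma_\gamma}$. The linear form $\gamma$ has opposite signs at $x$ and $y$, so $\gamma\notin\Psi\cup E$, and $1\in\mathcal C_{w_i\sigma_\gamma,w_i}$ by (c). Multiplying these along the segment (starting with $1\in\mathcal C_{w,w}$)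 gives $1\in\mathcal C_{v,w}$. $\square$

The next lemma moves within a $W'$-coset in the auxiliary systems.

**Lemma 11.** For all $w\in W_0$, $y'\in W'$: $1\in\mathcal B^A_{wy',w}$ and $1\in\mathcal B^A_{w,wy'}$.

*Proof.* $C_{wy'}=y'^{-1}C_w$, and for $\beta\in R''\cup R_V$ and $x\in C_w$ we have $\beta(y'^{-1}x)=(y'\beta)(x)=\beta(x)$, as $\beta\perp R'$. Apply Lemma 10 with $(\Psi,E)=(R'',R_V)$. $\square$

Condition (c) for $\mathcal C(R_1,R_V)$ gives the operator of $\gamma\in R'$ only at chambers having $\gamma^\perp$ as a wall. The next lemma supplies the operators we need at every chamber.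

**Lemma 12.** If $\gamma$ is a simple root of the positive system $R'\cap w^{-1}R^+$ of $R'$, then $\frac1\gamma(1-\sigma_\gamma)\in\mathcal C(R_1,R_V)_{w,w}$.

*Proof.* **Step 1: a point on $\gamma^\perp$ that looks like $C_w$.** $R'\cap w^{-1}R^+$ consists of the roots of $R'$ positive on $C_w$. Let $Q_0\subset\mathfrak t_{0,\mathbb R}$ be the set of points at which all roots of $R''\cup R_V$ have the same sign as on $C_w$. It is open, and since these roots vanish on $\mathfrak t'$, it contains the projection of $C_w$; so it is nonempty. As $\gamma$ is simple, there are $p'\in\mathfrak t'_{\mathbb R}$ with $\gamma(p')=0$ and all other roots of $R'\cap w^{-1}R^+$ positive at $p'$. The points $p=(p',p_0)$ with such $p'$ and $p_0\in Q_0$ form a nonempty open subset of $\gamma^\perp$. Choose such a $p$ on no root hyperplane other than $\gamma^\perp$.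

**Step 2: the chamber next to $p$.** Let $C_{w_1}$ be the chamber with $p$ in its closure and $\gamma>0$. Then $\gamma^\perp$ is a wall of $C_{w_1}$ and $\gamma\in w_1^{-1}\Delta$. Every root of $R_1\cup R_V$ other than $\pm\gamma$ is nonzero at $p$ with the same sign as on $C_w$, hence has this sign on $C_{w_1}$. And $\gamma>0$ on both $C_w$ and $C_{w_1}$. So all roots of $R_1\cup R_V$ have the same sign on $C_w$ and $C_{w_1}$.

**Step 3: transport.** Write $\mathcal C=\mathcal C(R_1,R_V)$. By (c), $\frac1\gamma(1-\sigma_\gamma)\in\mathcal C_{w_1,w_1}$. By Lemma 10, $1\in\mathcal C_{w_1,w}$ and $1\in\mathcal C_{w,w_1}$. Multiply: $\frac1\gamma(1-\sigma_\gamma)\in\mathcal C_{w,w_1}\mathcal C_{w_1,w_1}\mathcal C_{w_1,w}\subset\mathcal C_{w,w}$. $\square$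

**Example.** In the $Sp_4$ example let $\mathfrak t_{\mathbb R}=\mathbb R^2$ and $C=\{x_1>x_2>0\}$. The chamber $C_w=\{x_2>x_1>0\}$ does not have $x_2=0$ as a wall, so (c) gives no operator for $\gamma=2\varepsilon_2$ there. Take $p=(1,0)$, so $C_{w_1}=\{x_1>x_2>0\}$. The wall $x_1=x_2$ between the two chambers is crossed freely in both directions, and the operator at $C_{w_1}$ moves to $C_w$.

## 10. The nil Hecke algebra of $R'$ as a matrix algebra

Fix a positive system of $R'$, with $d$ and $\partial=d^{-1}\sum_{y\in W'}\varepsilon(y)y$ as in (F3). Let $NH$ be the set of all elements of $\mathrm{Frac}(S')\rtimes W'$ that preserve $S'$. It contains $S'$, $W'$ and all $\frac1\gamma(1-\sigma_\gamma)$, $\gamma\in R'$, since $f-\sigma_\gamma f$ vanishes on $\ker\gamma$.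

**Lemma 13.** There are elements $h_j^*\in S'$ such that the $E_{ij}=h_i\,\partial\,h_j^*$ are matrix units with $\sum_iE_{ii}=1$ and $NH=\bigoplus_{i,j}E_{ij}S'^{W'}$. For any positive system of $R'$, $NH$ is generated by $S'$ and the $\frac1\gamma(1-\sigma_\gamma)$, $\gamma$ simple.

*Proof.* **Step 1: a bilinear form.** If $f\in S'$ is antiinvariant, then $f$ vanishes on $\ker\gamma$ for every $\gamma\in R'$, so it is divisible by each positive root, hence by $d$. As $\sum_y\varepsilon(y)y(f)$ is antiinvariant and $d$ is antiinvariant, $\partial$ maps $S'$ to $S'^{W'}$, and polynomials to polynomials. So $(f,g)=\partial(fg)$ is a symmetric $S'^{W'}$-bilinear form on $S'$ with values in $S'^{W'}$.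

**Step 2: its Gram matrix is invertible.** Let $\Gamma=(\partial(h_ih_j))_{i,j}$ and let $M=(yh_i)_{y\in W',i}$, a square matrix. Then $\Gamma=d^{-1}M^T\mathrm{diag}(\varepsilon(y))M$, so $\det\Gamma=\pm d^{-|W'|}(\det M)^2$. Now $\det M\ne0$, since $(h_i)$ is a basis of the Galois extension $\mathrm{Frac}\,\mathbb C[\mathfrak t']$ of $(\mathrm{Frac}\,\mathbb C[\mathfrak t'])^{W'}$ with group $W'$. Also $\det M$ is homogeneous of degree $\sum_i\deg h_i$, which is the derivative at $z=1$ of $\prod_i\frac{1-z^{d_i}}{1-z}$, namely $\prod_id_i\cdot\sum_i\frac{d_i-1}2=|W'|N'/2$. So $\det\Gamma$ is a nonzero homogeneous polynomial of degree $-|W'|N'+|W'|N'=0$: a constant in $\mathbb C^*$. (For one positive root $\alpha$: $\Gamma=\begin{pmatrix}0&2\\2&0\end{pmatrix}$.)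

**Step 3: matrix units.** By Step 2, $h_j^*:=\sum_m(\Gamma^{-1})_{mj}h_m\in S'$ satisfies $\partial(h_lh_j^*)=\delta_{lj}$. So $E_{ij}h_l=h_i\partial(h_j^*h_l)=\delta_{jl}h_i$. $\mathrm{Frac}(S')\rtimes W'$ acts on $\mathrm{Frac}(S')$ faithfully (independence of characters) and $\mathrm{Frac}(S'^{W'})$-linearly, and $\mathrm{Frac}(S')=\mathrm{Frac}(S'^{W'})\cdot S'$ is spanned over $\mathrm{Frac}(S'^{W'})$ by the $h_l$. So elements are determined by their action on the $h_l$, and the $E_{ij}$ are matrix units with $\sum_iE_{ii}=1$. They preserve $S'$. If $a\in NH$ and $ah_l=\sum_ih_ia_{il}$ with $a_{il}\in S'^{W'}$, then $a=\sum_{i,l}E_{il}a_{il}$. So $NH=\bigoplus E_{ij}S'^{W'}$.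

**Step 4: generation.** By (F3) the $\frac1\gamma(1-\sigma_\gamma)$, $\gamma$ simple, generate $\pm\partial$. Passing to another positive system changes $d$, hence $\partial$, only by a sign. With $S'$ we get all $E_{ij}=h_i\partial h_j^*$ and $S'^{W'}$, hence $NH$. $\square$

If $R'=\varnothing$, then $\mathfrak t'=0$, $S'=NH=\mathbb C$, and everything in this section is trivial.

## 11. $\mathcal C(R_1,R_V)$ as matrices over $\mathcal B^{A'}$

Write $\mathcal C=\mathcal C(R_1,R_V)$ and $A'=S'^{W'}$.

**Step 1: a candidate system.** Inside $F\rtimes W_1$, $\mathrm{Frac}(S')\rtimes W'$ commutes with $F^{W'}\rtimes W''$: $W'$ fixes $F^{W'}$ and commutes with $W''$, and $W''$ acts trivially on $S'$. Hence $M_{|W'|}(F^{W'}\rtimes W'')\to F\rtimes W_1$, $(b_{ij})\mapsto\sum E_{ij}b_{ij}$, is an algebra map. It is injective, because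
$$b_{ij}=\sum_kE_{ki}\Big(\sum_{l,m}E_{lm}b_{lm}\Big)E_{jk}.$$
Put
$$\mathcal E_{w',w}:=\sum_{i,j}E_{ij}\mathcal B^{A'}_{w',w}=NH\cdot\mathcal B^{A'}_{w',w}.$$
The second equality holds by Lemma 13, since $S'^{W'}\subset\Lambda\subset\mathcal B^{A'}_{w',w'}$. As $E_{ij}b\,E_{kl}b'=E_{ij}E_{kl}\,bb'$, $\mathcal E$ is a system, and
$$\mathcal E_D\cong M_{|W'|}(\mathcal B^{A'}_D).\tag{8}$$

**Step 2: $\mathcal C\subset\mathcal E$.** We check that $\mathcal E$ satisfies (a)–(c) for $(R_1,R_V)$.

(a) By (6), $S=\sum h_i\Lambda\subset NH\cdot\mathcal B^{A'}_{w,w}$.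

(b) Let $y=y''y'$ with $y'\in W'$, $y''\in W''$. Then $y''^{-1}\in\mathcal B^{A'}_{wy'',w}$ by (b) for $\mathcal B^{A'}$, $1\in\mathcal B^{A'}_{wy''y',wy''}$ by Lemma 11, and $y'^{-1}\in NH$. So $y^{-1}=y'^{-1}y''^{-1}\in NH\cdot\mathcal B^{A'}_{wy,w}=\mathcal E_{wy,w}$.

(c) For $\gamma\in R'$, $\frac1\gamma(1-\sigma_\gamma)\in NH\subset\mathcal E_{w,w}$. For all other $\gamma\in w^{-1}\Delta$ the generator required for $(R_1,R_V)$ is the generator of $\mathcal B^{A'}$ for $(R'',R_V)$.

**Step 3: $\mathcal B^{A'}\subset\mathcal C$.** The subspaces $\mathcal C_{w',w}\cap(F^{W'}\rtimes W'')$ form a system; we check that it contains the generators of $\mathcal B^{A'}$. Generators (a), (b), and (c) with $\gamma\notin R'$, are clear. For $\gamma\in w^{-1}\Delta\cap R'$ we need $1\in\mathcal C_{w\sigma_\gamma,w}$. By (c) and (a) for $\mathcal C$, $\sigma_\gamma=1-\gamma\cdot\frac1\gamma(1-\sigma_\gamma)\in\mathcal C_{w,w}$; by (b), $\sigma_\gamma\in\mathcal C_{w\sigma_\gamma,w}$. So $1=\sigma_\gamma\sigma_\gamma\in\mathcal C_{w\sigma_\gamma,w}$.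

**Step 4: $\mathcal E\subset\mathcal C$.** For every $w$, Lemma 12 gives in $\mathcal C_{w,w}$ the operators of the simple roots of the positive system $R'\cap w^{-1}R^+$, and (a) gives $S'$. By Lemma 13, $NH\subset\mathcal C_{w,w}$. With Step 3, $\mathcal E_{w',w}=NH\cdot\mathcal B^{A'}_{w',w}\subset\mathcal C_{w',w'}\mathcal C_{w',w}\subset\mathcal C_{w',w}$. So $\mathcal C=\mathcal E$.

**Step 5: proof of Proposition 9.** Let $D$ represent $W_0/W_1$. Then $D''=\{wy':w\in D,y'\in W'\}$ represents $W_0/W''$. By Lemma 11, $\mathcal B^{S'}_{w'y',wx'}=\mathcal B^{S'}_{w',w}$ for $x',y'\in W'$, so $\mathcal B^{S'}_{D''}\cong M_{|W'|}(\mathcal B^{S'}_D)$. With Proposition 7, (8) and (7),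
$$\hat{\mathbf H}_{s,q}\cong\mathcal C_D(R_1,R_V)=\mathcal E_D\cong M_{|W'|}(\mathcal B^{A'}_D)\cong M_{|W'|}(\mathcal B^{S'}_D)\cong\mathcal B^{S'}_{D''}=\mathcal C_{D''}(R'',R_V).\qquad\square$$

**Example.** In the $Sp_4$ example, write $x_1,x_2$ for the coordinates on $\mathfrak t$ and $\beta=2x_1$. Here $\Lambda=\mathbb C[[x_1,x_2^2]]$ and $W''=1$, and $D$ can be taken to be the four chambers with $x_2>0$, two on each side of $\beta^\perp$. In $\mathcal B^{A'}$ chambers on the same side of $\beta^\perp$ are joined freely, crossing from $\beta>0$ to $\beta<0$ costs $\beta$, and crossing back is free. So $\hat{\mathbf H}_{s,q}\cong M_2\begin{pmatrix}M_2(\Lambda)&M_2(\Lambda)\\ \beta M_2(\Lambda)&M_2(\Lambda)\end{pmatrix}$, and replacing $x_2^2$ by $x_2$ gives the $8\times8$ algebra $\begin{pmatrix}M_4(S)&M_4(S)\\ \beta M_4(S)&M_4(S)\end{pmatrix}$ belonging to $t$.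

## 12. Proof of Theorem A

By Lemma 3 we may assume $s,t\in T$ and $R_V(s,q)=R_V(t,r)=R_V$; conjugation does not change the algebras.

**Case $q\ne1$, $r\ne1$.** By Lemma 8, $R''(s)=R''(t)=R''$. By Proposition 9 both algebras are isomorphic to $\mathcal C_{D''}(R'',R_V)$.

**Case $q=r=1$.** This is Proposition 4.

**Case where exactly one of $q,r$ is $1$.** Say $q=1\ne r$. By Lemma 3, $R_V=\varnothing$. Then $R_1(s)=R_V(s,1)=\varnothing$, so $W_s=1$ by (F2), and Proposition 2 gives $\hat{\mathbf H}_{s,1}\cong M_{|W_0|}(S)$. For $(t,r)$, $R_V=\varnothing$ forces $R''=\varnothing$. In $\mathcal C(\varnothing,\varnothing)$ the generators are $S\subset\mathcal C_{w,w}$ and $1\in\mathcal C_{w\sigma_\gamma,w}$. As any two chambers are joined by a gallery, $\mathcal C_{w',w}=S$ for all $w,w'$. By Proposition 9,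
$$\hat{\mathbf H}_{t,r}\cong\mathcal C_{W_0}(\varnothing,\varnothing)=M_{|W_0|}(S).\qquad\blacksquare\tag{9}$$

## 13. Proof of Theorem B

**(1) Transport by $\varphi$.** Since $\varphi$ is an isomorphism of root systems, it conjugates the Weyl groups into each other and $\varphi(\Delta)$ is a simple system for $G_1$. Let $\Delta_1$ be the chosen one. Replacing $\varphi$ by $w_1^{-1}\varphi$ and $t$ by $w_1^{-1}t$ for a suitable Weyl group element $w_1$ of $G_1$ (this does not change $\hat{\mathbf H}_{t,r}$), we may assume $\varphi(\Delta)=\Delta_1$. By (5), which uses only roots and the pairing with coroots, $\varphi$ carries $R''(s)$ to $R''(t)$. It transports $S$, $F$, the Weyl group, and the generators (a)–(c), hence carries $\mathcal C(R'',R_V)$ for $G$ to the corresponding system for $G_1$. Apply Proposition 9 on both sides.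

For the particular cases, conjugate $s$ into $T$. If $q\ne1$, take $\varphi=-1$: $R_V(s^{-1},q)=R_V(s,q^{-1})=\{\beta:\beta(s)=q\}=-R_V(s,q)$. If $q=1$, then $R_1(s^{-1})=R_1(s)$ and Proposition 2 applies.

For finiteness, the isomorphism class is determined by a subset of the finite set $R$: by $R_V$ if $q\ne1$ (Lemma 8, Proposition 9), by $R_1(s)$ if $q=1$ (Proposition 2 and (F2)).

**(2) Passing to the quotient.** We recover $\hat Z$ as the center. Let $a_1,\dots,a_m$ generate the $Z$-module $\mathbf H_q$. Then $Z$ is the kernel of $\mathbf H_q\to\mathbf H_q^m$, $x\mapsto([x,a_i])_i$. By flatness $\hat Z$ is the kernel of the corresponding map on $\hat{\mathbf H}_{s,q}$. This kernel is the center of $\hat{\mathbf H}_{s,q}$, as the $a_i$ generate $\hat{\mathbf H}_{s,q}$ over the central subring $\hat Z$. Now $\hat Z$ is local with maximal ideal $\hat{\mathfrak m}=\mathfrak m_s\hat Z$, and $\hat{\mathbf H}_{s,q}/\hat{\mathfrak m}\hat{\mathbf H}_{s,q}=\mathbf H_{s,q}$. An algebra isomorphism maps centers to centers, hence their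 maximal ideals to each other, and so induces $\mathbf H_{s,q}\cong\mathbf H_{t,r}$. The last assertion follows from Theorem A.

**(3) When the algebra is a full matrix algebra.** Conjugate $s$ into $T$. First, $\mathcal N_{s,q}=\{0\}$ if and only if $R_V=\varnothing$. For $q\ne1$ the eigenspace is spanned by the root vectors of $R_V$. For $q=1$ it is spanned by $\mathfrak t$ and the root vectors of $R_1(s)=R_V$, and $\mathfrak t$ has no nonzero nilpotent element. If $R_V=\varnothing$, then $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(S)$ by the third case of Section 12 (Proposition 2 if $q=1$, (9) if $q\ne1$), and $S\cong\mathbb C[[x_1,\dots,x_n]]$.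

Conversely let $R_V\ne\varnothing$. We exhibit a nonzero $\hat{\mathbf H}_{s,q}$-module of dimension less than $|W_0|$. Such a module does not exist for $M_{|W_0|}(\mathbb C[[x_1,\dots,x_n]])$, whose finite-dimensional modules have dimension divisible by $|W_0|$.

If $q=1$: $S\rtimes W_s$ has a one-dimensional module ($S\to\mathbb C$ evaluation at $0$, trivial group action). By Proposition 2 it yields an $\hat{\mathbf H}_{s,1}$-module of dimension $|W_0/W_s|$, which is less than $|W_0|$ because $R_1(s)=R_V\ne\varnothing$.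

If $q\ne1$: choose $\beta\in R_V$ and $w\in W_0$ with $\alpha=w\beta\in\Delta$, and let $u=ws$, so $\alpha(u)=\beta(s)=q^{-1}$. We claim that $\theta_x\mapsto x(u)$, $T_\alpha\mapsto-1$ defines a one-dimensional module of the subalgebra $\mathcal A\oplus\mathcal AT_\alpha$. Its multiplication is determined by the quadratic relation, which holds, and by (3), which becomes
$$-\big(x(u)-(\sigma_\alpha x)(u)\big)=(q-1)\frac{x(u)-(\sigma_\alpha x)(u)}{1-q},$$
which is true. Next, $\mathbf H_q$ is a free right $\mathcal A$-module with basis $(T_w)_{w\in W_0}$. The $T_w$ span, since (3) gives $fT_\alpha\in T_\alpha\sigma_\alpha(f)+\mathcal A$ for $f\in\mathcal A$, so $\mathcal AT_w\subset\sum_vT_v\mathcal A$ by induction on $l(w)$. They are independent, since in $K\rtimes W_0=\bigoplus_vvK$ the image of $T_w$ is $\sum_{v\le w}vf_v'$ with $f'_w\ne0$. Letting $v$ run over the elements of $W_0$ of minimal length in $vW(\{\pm\alpha\})$, we have $T_{v\sigma_\alpha}=T_vT_\alpha$, hence $\mathbf H_q=\bigoplus_vT_v(\mathcal A\oplus T_\alpha\mathcal A)$,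 and $\mathcal A\oplus T_\alpha\mathcal A=\mathcal A\oplus\mathcal AT_\alpha$ by (3). So the induced $\mathbf H_q$-module has dimension $|W_0|/2$. It is annihilated by $\mathfrak m_s$, since $\mathfrak m_s$ is central and vanishes at $u\in W_0s$. Hence it is an $\hat{\mathbf H}_{s,q}$-module.

**(4) Failure of the converse.** Let $G=Sp_4$, $q\ne\pm1$, $\beta\in R$. The components of $\{u\in T:\beta(u)=q^{-1}\}$ are cosets of $(\ker\beta)^0$, and a root $\alpha\ne\pm\beta$ is nontrivial on $(\ker\beta)^0$, hence nonconstant on every component. So there is $s_\beta\in T$ with $\beta(s_\beta)=q^{-1}$ and $\alpha(s_\beta)\notin\{1,q^{-1}\}$ for all $\alpha\ne\beta$ (for $\alpha=-\beta$ the value is $q\ne1,q^{-1}$). Then $R_1=\varnothing$ and $R_V=\{\beta\}$.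

We compute $\mathcal C(\varnothing,\{\beta\})$, a system in $F$. Chambers on the same side of $\beta^\perp$ are joined by $1$ in both directions (Lemma 10). Crossing from $\beta>0$ to $\beta<0$ contributes the factor $\beta$. Crossing back, the wall root is $-\beta\notin E$ and the contribution is $1$. Hence $\mathcal C_{w',w}=\beta S$ if $\beta>0$ on $C_w$ and $\beta<0$ on $C_{w'}$, and $\mathcal C_{w',w}=S$ otherwise: these spaces form a system containing the generators, and they are all obtained from the generators, since $\beta^\perp$ is a wall of some chamber. There are $8$ chambers, $4$ on each side. By Proposition 7, listing the chambers with $\beta>0$ first,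
$$\hat{\mathbf H}_{s_\beta,q}\cong\begin{pmatrix}M_4(S)&M_4(S)\\ \beta M_4(S)&M_4(S)\end{pmatrix}.$$
After a linear change of coordinates making $\beta$ a coordinate, this does not depend on $\beta$. Thus a long root $\beta$ and a short root $\beta'$ give isomorphic algebras. But $\mathcal N_{s_\beta,q}=\mathbb Ce_\beta$ and $\mathcal N_{s_{\beta'},q}=\mathbb Ce_{\beta'}$ consist, apart from $0$, of $4\times4$ matrices of rank $1$, respectively $2$. All automorphisms of $\mathfrak{sp}_4$ are conjugations by elements of $Sp_4$, which preserve rank. So no automorphism of $\mathfrak g$ maps one set to the other. $\blacksquare$
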